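\title{Roots of the Bernstein--Sato polynomial and the adelic Poisson formula for a form}

\begin{abstract}
Let $f$ be a nonconstant homogeneous polynomial in $n$ variables over a number field, and suppose that its critical set has dimension at most $n-3$. We prove that if $-1$ is a simple root of the Bernstein--Sato polynomial $b_f(s)$ and all other roots are smaller than $-2$, then $f$ satisfies Weil's Condition (B), so that the adelic Poisson formula holds for $f$. The proof passes through a log resolution: the condition on the roots forces the inequalities $\nu_j\ge N_j+2$ for the numerical data of the exceptional divisors, and it forces the critical set to have codimension at least five. Conversely, we show that Condition (B) is equivalent to these inequalities together with the convergence of a series of exponential sums over finite fields. For a form of degree $d\ge2$ in $n\ge3$ variables with an isolated critical point, Condition (B) holds exactly when $n\ge d+2$ and $n\ge5$. It follows that the bound $-2$ cannot be allowed as a root, and that the condition on the roots is not necessary.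
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{Condition (B) and the Poisson formula}

Let $k$ be an algebraic number field, $A_k$ its adele ring, and $f\in k[x_1,\dots,x_n]$ a nonconstant homogeneous polynomial of degree $d$. For a place $v$ of $k$ we write $k_v$ for the completion and $|\cdot|_v$ for its normalized absolute value (the module; at a complex place it is the square of the usual absolute value). For finite $v$ we write $O_v$ for the ring of integers, $\pi_v$ for a prime element, $\mathbb F_v$ for the residue field and $q_v=\#\mathbb F_v$. ``Almost all'' means all but finitely many.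

Fix a nontrivial character $\psi=\prod_v\psi_v$ of $A_k$ that is trivial on $k$, and the self-dual Haar measures on $k_v$, $A_k$ and $A_k^n$. For almost all finite $v$ the character $\psi_v$ has \emph{conductor $O_v$}, that is, it is trivial on $O_v$ and nontrivial on $\pi_v^{-1}O_v$; then $\operatorname{vol}(O_v)=1$. The group $A_k/k$ is compact of volume $1$, and its characters are $t\mapsto\psi(\xi t)$, $\xi\in k$. A \emph{Schwartz--Bruhat function} on $A_k^n$ is a finite sum of functions $\Phi_\infty\otimes\bigotimes_{v\nmid\infty}\Phi_v$, where $\Phi_\infty$ is a Schwartz function on $\prod_{v\mid\infty}k_v^n$, each $\Phi_v$ is locally constant with compact support on $k_v^n$, and $\Phi_v=1_{O_v^n}$ for almost all $v$. For such $\Phi$ put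
\[
F^*_\Phi(t)=\int_{A_k^n}\Phi(x)\,\psi\bigl(tf(x)\bigr)\,dx,\qquad t\in A_k .
\]
This is the Fourier transform of the image measure $f_*(\Phi\,dx)$ on $A_k$.

\begin{definition}[Weil]\label{def:B}
The map $f:A_k^n\to A_k$ satisfies \emph{Condition} (B) if for every Schwartz--Bruhat function $\Phi$ the function $F^*_\Phi$ is integrable on $A_k$ and the series $\sum_{\xi\in k}|F^*_\Phi(\xi+t)|$ converges uniformly for $t$ in compact subsets of $A_k$.
\end{definition}

Under (B) the function $F_\Phi(a)=\int_{A_k}F^*_\Phi(t)\,\psi(-at)\,dt$ is continuous, and it is the density of $f_*(\Phi\,dx)$: the number $F_\Phi(a)$ is the mass that $\Phi$ puts on the fiber $f=a$. The \emph{Poisson formula} is the identity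
\[
\sum_{\xi\in k}F_\Phi(\xi)=\sum_{\xi\in k}F^*_\Phi(\xi)\qquad\text{for all }\Phi. \tag{P}
\]
Condition (B) implies (P); we recall the short proof in Proposition~\ref{prop:BP}. For $f=x_1$ the density is $F_\Phi(a)=\int\Phi(a,x')\,dx'$, a Schwartz--Bruhat function on $A_k$, and (P) is the ordinary Poisson summation formula. For $d\ge2$ the function $F^*_\Phi$ decays slowly, at a rate governed by the critical points of $f$, and (B) asks whether it decays fast enough at all places together.

Call a finite place $v$ \emph{unramified} if $f\in O_v[x]$ and $\psi_v$ has conductor $O_v$. At such a place the typical local factor of $F^*_\Phi$ is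
\[
I_v(t)=\int_{O_v^n}\psi_v\bigl(tf(x)\bigr)\,dx,\qquad t\in k_v .
\]
It is invariant under translation by $O_v$ and equals $1$ on $O_v$. Hence
\begin{equation}\label{eq:cv}
\int_{k_v}|I_v(t)|\,dt=1+c_v,\qquad c_v=\sum_{0\ne\beta\in k_v/O_v}|I_v(\beta)|,
\end{equation}
and the integral of $|F^*_\Phi|$ over $A_k$ is, up to finitely many factors, the product $\prod_v(1+c_v)$. So the heart of (B) is the convergence of $\sum_vc_v$.

Let $C_f$ be the critical set of $f$, the common zero set of $\partial f/\partial x_1,\dots,\partial f/\partial x_n$, and let $X=f^{-1}(0)$; both are taken in affine $n$-space over an algebraic closure $\bar k$, and $\dim\emptyset=-\infty$. The following criterion is known.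

\begin{theorem}[known criterion]\label{thm:known}
Assume that
\begin{itemize}
\item[(i)] $C_f$ has codimension at least two in $X$, that is, $\dim C_f\le n-3$;
\item[(ii)] there is a real number $\sigma>2$ such that $|I_v(t)|\le\max(1,|t|_v)^{-\sigma}$ for almost all finite $v$ and all $t\in k_v$.
\end{itemize}
Then $f$ satisfies Condition \textup{(B)}, and hence \textup{(P)}.
\end{theorem}

The threshold $2$ is explained by \eqref{eq:cv}. There are $q_v^m-q_v^{m-1}$ classes $\beta$ with $|\beta|_v=q_v^m$, so (ii) gives $c_v\le\sum_{m\ge1}q_v^{m(1-\sigma)}\le2q_v^{1-\sigma}$, and $\sum_vq_v^{-s}$ converges exactly for $s>1$.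

\subsection{The question}

Condition (ii) concerns infinitely many places. One would like to replace it by a condition on a single algebraic invariant of $f$. The \emph{Bernstein--Sato polynomial} $b_f(s)$ is the monic polynomial $b(s)$ of least degree for which there is an operator $P(s)\in k[s,x_1,\dots,x_n,\partial/\partial x_1,\dots,\partial/\partial x_n]$ with
\[
P(s)f^{s+1}=b(s)f^s .
\]
It does not change under extension of the base field, its roots are negative rational numbers, and $-1$ is always a root.

Two computations suggest how $b_f$ should enter. For a linear form, $b_f=s+1$ and $I_v(t)=0$ for $t\notin O_v$ at almost all $v$; more generally the points where $df\ne0$ contribute nothing to $I_v(t)$ for large $t$ (Lemma~\ref{lem:smooth}). So a simple root $-1$ is harmless. For a nondegenerate quadratic form, $b_f=(s+1)(s+n/2)$ and $|I_v(t)|=\max(1,|t|_v)^{-n/2}$ (Example~\ref{ex:quad}), so the second root is exactly the rate of decay, and (i), (ii) become $n\ge3$, $n>4$. One is led to guess that the roots other than the simple root $-1$ record the decay, and that $\sigma>2$ should become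 a condition $\lambda>2$ on these roots $-\lambda$. It has been conjectured that (ii) in Theorem~\ref{thm:known} can be replaced by the following \emph{root condition}:
\[
b_f(s)=(s+1)\prod_{\lambda>2}(s+\lambda),
\]
the product being over a finite, possibly empty, multiset of rational numbers $\lambda>2$. Equivalently, $-1$ is a simple root of $b_f$ and all other roots are smaller than $-2$. We prove this conjecture.

\subsection{Results}

\begin{theorem}\label{thm:A}
If $f$ satisfies \textup{(i)} and $b_f(s)=(s+1)\prod_{\lambda>2}(s+\lambda)$, then $f$ satisfies Condition \textup{(B)}, and hence \textup{(P)}.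
\end{theorem}

The polynomial $b_f$ is an invariant of characteristic zero, whereas (B) needs bounds that are uniform in the residue characteristic. The bridge between the two is a resolution of singularities, which is defined over $k$ and has good reduction at almost all places. Assume (i). Fix a projective log resolution $h:Y\to\mathbb A^n$ of $(\mathbb A^n,X)$ over $k$ that is an isomorphism over $\mathbb A^n\setminus C_f$. Thus $Y$ is smooth, $h$ is projective and birational, and the strict transform $\tilde X$ of $X$ and the exceptional prime divisors $E_j$ are smooth and cross normally: at each point, local equations of those that pass through it are part of a system of local coordinates. Such an $h$ exists, since there is a log resolution that is an isomorphism over the locus where $X$ has simple normal crossings (Hironaka, Szab\'o; see \cite[Thm 10.45]{Kollar}). Define integers $N_j,\nu_j$ by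
\[
\operatorname{div}(f\circ h)=\tilde X+\sum_jN_jE_j,\qquad \operatorname{div}h^*(dx_1\wedge\dots\wedge dx_n)=\sum_j(\nu_j-1)E_j ,
\]
and consider two conditions.
\begin{itemize}
\item[(T)] $\nu_j\ge N_j+2$ for all $j$.
\item[(E)] $\displaystyle\sum_ve_v<\infty$, where $\displaystyle e_v=q_v^{-n}\sum_{u\in\mathbb F_v^\times}\Bigl|\sum_{x\in\mathbb F_v^n}\bar\psi_v\bigl(u\bar f(x)\bigr)\Bigr|$.
\end{itemize}
In (E) the sum is over almost all finite places, $\bar f$ is the reduction of $f$, and $\bar\psi_v$ is a nontrivial additive character of $\mathbb F_v$; because of the sum over $u$, its choice is irrelevant. Condition (T), an inequality of ``terminal'' type, says that every exceptional divisor appears with positive coefficient $\nu_j-1-N_j$ in $K_Y+\tilde X-h^*(K_{\mathbb A^n}+X)$.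

\begin{theorem}\label{thm:B}
Let $f$ satisfy \textup{(i)}. Then \textup{(B)} holds if and only if \textup{(T)} and \textup{(E)} hold. If $\dim C_f\le n-5$, then \textup{(E)} is automatic, so that \textup{(B)} holds if and only if \textup{(T)} holds.
\end{theorem}

\begin{corollary}\label{cor:C}
Let $n\ge3$, $d\ge2$ and $C_f=\{0\}$. Then \textup{(B)} holds if and only if $n\ge d+2$ and $n\ge5$.
\end{corollary}

The corollary shows that ``$\lambda>2$'' cannot be weakened to ``$\lambda\ge2$'' in Theorem~\ref{thm:A}: a nondegenerate quadratic form in four variables has $b_f=(s+1)(s+2)$, satisfies (i), and fails (B). It also shows that the root condition is not necessary for (B): a smooth cubic form in five variables satisfies (B), but $-5/3$ is a root of its $b_f$, because the largest root of $b_f/(s+1)$ is $-n/d$ for an isolated homogeneous singularity.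

\subsection{Outline of the proof}

The proof has a geometric half and an arithmetic half. The geometric half (Sections~\ref{sec:prelim} and~\ref{sec:geom}) takes place over $\mathbb C$ and shows that the root condition implies (T) and $\dim C_f\le n-5$. The arithmetic half shows that (T) and (E) imply (B). It needs a decay exponent $\sigma>1$ at each single place (Section~\ref{sec:local}) and the convergence of $\sum_vc_v$ (Section~\ref{sec:good}); Section~\ref{sec:global} assembles these. Estimate (ii) is neither proved nor needed, and Theorem~\ref{thm:known} is not used. Instead, the classes $\beta$ with $|\beta|_v=q_v^m$ in \eqref{eq:cv} are treated by three different bounds, for $m=1$, for bounded $m\ge2$, and for large $m$. Section~\ref{sec:converse} proves the converse. We begin with the case $C_f=\{0\}$, where $c_v$ can be computed by hand and both (T) and (E) appear by themselves.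

\section{The local factor, and cones over smooth hypersurfaces}\label{sec:model}

Throughout the paper, $p$-adic oscillatory integrals are shown to vanish by one device: the phase is an isometry in one of the variables. Let $K$ be a non-archimedean local field with ring of integers $O$, prime element $\pi$ and residue field of order $q$, and let $O\langle z\rangle$ be the ring of power series with coefficients in $O$ that tend to $0$.

\begin{lemma}\label{lem:iso}
Let $\Lambda:O\to O$ satisfy $|\Lambda(z)-\Lambda(z')|=|z-z'|$ for all $z,z'$. Then $\Lambda$ is a measure-preserving bijection. In particular, for a character $\psi_K$ of $K$ and $c\in K$, the integral $\int_O\psi_K(c\Lambda(z))\,dz$ equals $\int_O\psi_K(cz)\,dz$, which is $0$ unless $\psi_K$ is trivial on $cO$. The hypothesis holds for $\Lambda(z)=\lambda_0+\lambda_1z+\pi R(z)$ with $\lambda_0\in O$, $\lambda_1\in O^\times$, $R\in O\langle z\rangle$.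
\end{lemma}

\begin{proof}
For each $r$ the map $\Lambda$ induces an injective, hence bijective, map of the finite set $O/\pi^rO$ to itself. So the preimage of a coset of $\pi^rO$ is a coset of $\pi^rO$, and $\Lambda$ preserves the measure; its image is compact and dense, hence all of $O$. For the last claim, $|z^j-z'^j|\le|z-z'|$ on $O$ gives $|\pi R(z)-\pi R(z')|<|z-z'|$ for $z\ne z'$.
\end{proof}

Now let $v$ be an unramified place, and write $K=k_v$, $O=O_v$, $\pi=\pi_v$, $q=q_v$. If $t=\pi^{-1}u$ with $u\in O^\times$, then $\psi_v(tf(x))$ depends only on $x$ modulo $\pi$, and $I_v(t)=q^{-n}\sum_{x\in\mathbb F_v^n}\bar\psi_v(\bar u\bar f(x))$ with $\bar\psi_v(\bar a)=\psi_v(\pi^{-1}a)$. Therefore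
\begin{equation}\label{eq:ev}
e_v=\sum_{\beta\in K/O,\ |\beta|=q}|I_v(\beta)| :
\end{equation}
condition (E) is the part of $\sum_vc_v<\infty$ that comes from $|\beta|=q$. For larger $\beta$ only the critical residue classes matter. Put
\[
\Omega=\{x\in O^n:\nabla f(x)\equiv0\bmod\pi\}.
\]

\begin{lemma}\label{lem:smooth}
If $|t|\ge q^2$, then $I_v(t)=\int_\Omega\psi_v(tf(x))\,dx$.
\end{lemma}

\begin{proof}
Let $x_0\in O^n\setminus\Omega$, say with $\partial_1f(x_0)\in O^\times$. By Taylor's formula, $f(x_0+\pi w)=f(x_0)+\pi\bigl(\nabla f(x_0)\cdot w+\pi R(w)\bigr)$ with $R\in O[w]$. For fixed $w_2,\dots,w_n\in O$ the bracket is an isometry in $w_1$, and $\psi_v$ is nontrivial on $t\pi O$ since $|t\pi|\ge q$. By Lemma~\ref{lem:iso} the integral over $w_1$ vanishes, so the class $x_0+\pi O^n$ contributes $0$.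
\end{proof}

\begin{example}[quadratic forms]\label{ex:quad}
Let $f=a_1x_1^2+\dots+a_nx_n^2$ with $a_i\in k^\times$, and let $v$ be unramified with $2,a_1,\dots,a_n\in O^\times$. For $|t|\ge1$ and a unit $a$, the substitution $x=y+z$ gives
\[
\Bigl|\int_O\psi_v(tax^2)\,dx\Bigr|^2=\int_O\psi_v(taz^2)\int_O\psi_v(2tazy)\,dy\,dz=\operatorname{vol}\{z:|z|\le|t|^{-1}\}=|t|^{-1},
\]
because the inner integral is the indicator of $|tz|\le1$, and there $taz^2\in O$. Hence $|I_v(t)|=\max(1,|t|)^{-n/2}$ and $e_v=(q-1)q^{-n/2}$. Condition (E) holds exactly when $n\ge5$.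
\end{example}

\begin{example}[cones over smooth hypersurfaces]\label{ex:cone}
Let $d\ge2$ and $C_f=\{0\}$. By the Nullstellensatz a power of each $x_i$ lies in the ideal generated by the $\partial_lf$; clearing denominators, the same holds modulo $v$ for almost all $v$, and then $\Omega=\pi O^n$. Lemma~\ref{lem:smooth} and homogeneity give
\[
I_v(t)=q^{-n}I_v(\pi^dt)\qquad(|t|\ge q^2).
\]
Multiplication by $\pi^d$ maps $K/O$ onto itself with kernel of order $q^d$, and the $q$ classes with $|\beta|\le q$ lie in the kernel. Summing the displayed identity over $|\beta|\ge q^2$ yields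
\[
c_v=e_v+q^{-n}\bigl(q^d(1+c_v)-q\bigr).
\]
If $n\le d$ this forces $c_v=\infty$, since otherwise $(1-q^{d-n})c_v\le0<e_v+q^{d-n}-q^{1-n}$. If $n>d$, the partial sums $c'$ over $|\beta|\le q^m$ satisfy $c'\le e_v+q^{d-n}(1+c')$, so $c_v$ is finite, and
\[
c_v=\frac{e_v+q^{d-n}-q^{1-n}}{1-q^{d-n}} .
\]
Thus each local integral \eqref{eq:cv} converges if and only if $n\ge d+1$, while $\sum_vc_v$ converges if and only if $n\ge d+2$ and (E) holds.

These inequalities can be read on the blow-up of the origin. In the chart $x_1=y_1$, $x_i=y_1y_i$ $(i\ge2)$ we have $f=y_1^d\,f(1,y_2,\dots,y_n)$ and $dx=y_1^{n-1}dy$. The zero set of $f(1,y')$ is smooth: at a point where $f(1,y')$ and its derivatives in $y'$ vanish, Euler's formula gives $\partial_1f=0$ as well, so $(1,y')\in C_f$. Hence the blow-up is a resolution of the required kind, with one exceptional divisor and $(N,\nu)=(d,n)$. Convergence at one place is $\nu\ge N+1$; convergence over all places needs $\nu\ge N+2$, which is (T).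
\end{example}

The cone also shows how (T) will be obtained. Let $H$ be a hyperplane through the origin such that $f|_H$ again has $0$ as its only critical point. The blow-up of the origin of $H$ has data $(d,n-1)$. So $\nu\ge N+2$ for $f$ is the same as $\nu\ge N+1$ for $f|_H$. In general, inequalities $\nu\ge N+1$ are tied to rational singularities (Lemma~\ref{lem:rat}), and the plan of Section~\ref{sec:geom} is to show that the root condition gives rational singularities for a section $X\cap H$, and then to gain one unit in passing from $H$ back to $\mathbb A^n$.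

\section{The resolution and the minimal exponent}\label{sec:prelim}

\subsection{Consequences of (i)}\label{sub:res}

Assume (i). Then $f$ is squarefree over $\bar k$, since a factor $g^2$ would give $C_f\supset\{g=0\}$. Euler's formula $\sum x_i\partial_if=d\cdot f$ gives $C_f\subset X$, so $C_f$ is the singular locus of $X$. Moreover $X$ is irreducible: two components would both contain $0$, so they would meet in a set of singular points of dimension at least $n-2$. If $d=1$ then $C_f=\emptyset$, and if $d\ge2$ then $0\in C_f$.

\begin{lemma}\label{lem:res}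
We have $N_j\ge1$ for all $j$, and $h^{-1}(C_f)=\bigcup_jE_j$.
\end{lemma}

\begin{proof}
Since $h$ is an isomorphism over $\mathbb A^n\setminus C_f$, we have $h(E_j)\subset C_f\subset X$; this gives $N_j\ge1$ and one inclusion. Let $y\in h^{-1}(C_f)$ lie on no $E_j$. The form $h^*dx$ does not vanish at $y$, so $h$ is \'etale at $y$ and $y$ is isolated in its fiber. By Zariski's main theorem the fibers of $h$ are connected, so the fiber is $\{y\}$. Then the proper map $h$ is finite over a neighborhood of $h(y)$, and a finite birational map onto a normal variety is an isomorphism. Hence $X$ near $h(y)$ is isomorphic to $\tilde X$ near $y$, which is smooth. This contradicts $h(y)\in C_f$.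
\end{proof}

Over an extension field, the smooth divisor $E_j$ becomes a disjoint union of smooth irreducible divisors, its \emph{geometric components} if the field is algebraically closed, each with the same data $(N_j,\nu_j)$.

\subsection{Local $b$-functions}\label{sub:b}

Fix an embedding $\bar k\subset\mathbb C$. Let $g$ be a regular function on a smooth complex variety, or a holomorphic function on a complex manifold, with $g(x)=0$ and $g\not\equiv0$ near $x$. The \emph{local $b$-function} $b_{g,x}$ is the monic polynomial of least degree with $P(s)g^{s+1}=b(s)g^s$ for an operator $P(s)\in\mathcal D_x[s]$ whose coefficients are defined near $x$; it is the minimal polynomial of $s$ on $\mathcal D_x[s]g^s/\mathcal D_x[s]g^{s+1}$. Its roots are negative rational numbers, and $-1$ is a root, as one sees by putting $s=-1$ in the equation. For regular $g$ the analytic module is obtained from the algebraic one by tensoring with $\mathcal O_x^{an}$, which is faithfully flat over $\mathcal O_x$; so the two versions of $b_{g,x}$ agree, and $b_{g,x}$ may be computed in any analytic coordinates. The \emph{minimal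 exponent} $\tilde\alpha_x(g)$ is the negative of the largest root of $b_{g,x}(s)/(s+1)$, with $\tilde\alpha_x(g)=\infty$ if $b_{g,x}=s+1$. We use three facts.

\begin{itemize}
\item[(b1)] \emph{Semicontinuity.} An equation $P(s)g^{s+1}=b(s)g^s$ holds on a neighborhood of $x$. So $b_{g,x'}$ divides $b_{g,x}$, and $\tilde\alpha_{x'}(g)\ge\tilde\alpha_x(g)$, for $x'\in g^{-1}(0)$ near $x$. Likewise $b_{f,x}$ divides $b_f$; hence the root condition gives $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$.
\item[(b2)] \emph{Sums of squares.} If $Q=y_1^2+\dots+y_c^2$, where $y_1,\dots,y_c$ are part of a coordinate system centered at $x$, then $\tilde\alpha_x(Q)=c/2$. Indeed, on $\mathbb C^c$ the polynomial $b_Q=(s+1)(s+c/2)$ is the least common multiple of the local $b$-functions, and each of these divides $b_{Q,0}$ by homogeneity and (b1); so $b_{Q,0}=b_Q$. Further variables change nothing: their derivatives kill $Q^{s+1}$, and in the coefficients of $P$ they can be set to $0$.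
\item[(b3)] \emph{Restriction} \cite[Thm E(1)]{MP}. If $Z$ is a smooth subvariety of a smooth complex variety, $D$ an effective divisor with $Z\not\subset D$, and $x\in D\cap Z$, then $\tilde\alpha_x(D|_Z)\le\tilde\alpha_x(D)$. Here $\tilde\alpha_x(D)$ is the minimal exponent of a local equation of $D$.
\end{itemize}

Fact (b3) bounds $\tilde\alpha$ from below for a function of which $f$ is a restriction. We shall use it twice in this way: $f$ is realized as the restriction of a function $G$ in one more variable, and $G$ is easier to analyze than $f$.

\section{From the roots to the geometry of $X$}\label{sec:geom}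

The aim of this section is the following statement. We work over $\mathbb C$.

\begin{proposition}\label{prop:geom}
Assume \textup{(i)} and $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$. Then
\begin{itemize}
\item[(a)] every component of $C_f$ has codimension at least $5$ in $\mathbb A^n$;
\item[(b)] condition \textup{(T)} holds.
\end{itemize}
\end{proposition}

\subsection{The codimension of the critical set}

Transversally to a component of $C_f$ of codimension $c$, the function $f$ vanishes to order two in $c$ variables. The idea is to deform it to a nondegenerate quadratic form in these variables; the minimal exponent can only go up, and it ends at $c/2$.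

\begin{proof}[Proof of Proposition~\ref{prop:geom}(a)]
Let $W$ be a component of $C_f$ of codimension $c$ and $x$ a smooth point of $W$. On a Zariski neighborhood $U$ of $x$ choose regular functions $y_1,\dots,y_c$ with independent differentials that generate the ideal of $W\cap U$. Since $f$ vanishes on $W$, we can write $f=\sum b_iy_i$. Along $W$ we have $0=df=\sum b_i\,dy_i$, so $b_i|_W=0$ and $b_i\in(y_1,\dots,y_c)$. Thus $f=\sum a_{ij}y_iy_j$, and we may take the matrix $(a_{ij})$ symmetric. Put $G=f+\tau\sum y_i^2$ on $U\times\mathbb A^1_\tau$. By (b3) with $Z=\{\tau=0\}$ and by (b1),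
\[
\tilde\alpha_x(f)\le\tilde\alpha_{(x,0)}(G)\le\tilde\alpha_{(x,\tau_0)}(G)\qquad\text{for small }\tau_0 .
\]
The symmetric matrix $A=(a_{ij}+\tau\delta_{ij})$ has at $(x,\tau)$ a determinant that is a monic polynomial in $\tau$, so it is invertible at $(x,\tau_0)$ for small $\tau_0\ne0$. Write $A(x,\tau_0)=B_0^tB_0$ with $B_0$ constant and invertible. Near $(x,\tau_0)$ the matrix $(B_0^t)^{-1}AB_0^{-1}$ is symmetric and close to the identity, so the binomial series gives a symmetric holomorphic square root $R$, and $A=B^tB$ with $B=RB_0$ invertible. Then $G=\sum_{i\le c}\eta_i^2$ with $\eta=By$. At $(x,\tau_0)$ we have $y=0$, so $d\eta=B\,dy$ and the $d\eta_i$ are independent. By (b2), $\tilde\alpha_{(x,\tau_0)}(G)=c/2$. Hence $c/2>2$.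
\end{proof}

\begin{remark}
This argument does not use (i). So hypothesis (i) in Theorem~\ref{thm:A} is a consequence of the root condition.
\end{remark}

\subsection{Removing a hyperbolic plane}

For part (b) we need information on a section $g=f|_H$, and (b3) gives an inequality in the wrong direction. The remedy, carried out in Section~\ref{sub:jets}, is that $f$ is a restriction of a function of the form $g+uv$. For sums of squares, adding $uv$ raises the minimal exponent by one, by (b2). The next lemma is the substitute for this rule that we need: from $\tilde\alpha(g+uv)>2$ it extracts the behavior of the zeta integral of $g$ up to $s=-1$.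

Let $g\not\equiv0$ be holomorphic near $0\in\mathbb C^l$ with $g(0)=0$, let $d\lambda$ be Lebesgue measure, and for $\varphi\in C_c^\infty$ with support near $0$ put
\[
Z_g(s,\varphi)=\int|g|^{2s}\varphi\,d\lambda,
\]
which is holomorphic for $\operatorname{Re}s>0$. We say that $g$ has \emph{property} (Z) at $0$ if for all $\varphi$ with support in some neighborhood of $0$, the function $Z_g(s,\varphi)$ continues holomorphically to $\operatorname{Re}s>-1$ and meromorphically to a neighborhood of $s=-1$, with at most a simple pole there. A change of coordinates multiplies $\varphi$ by a smooth positive function, so (Z) makes sense at a point of a manifold. We pass from continuation to convergence by \emph{Landau's lemma}: if $m$ is a positive measure on $(0,R]$, if $\int r^s\,dm$ converges for large $\operatorname{Re}s$, and if this function continues holomorphically to a neighborhood of the real interval $(\sigma_0,\infty)$, then the integral converges for $\operatorname{Re}s>\sigma_0$. It applies to $Z_g(s,\varphi)$ with $\varphi\ge0$, taking for $m$ the image of $\varphi\,d\lambda$ under $|g|^2$.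

\begin{lemma}\label{lem:zeta}
Let $G(x,u,v)=g(x)+uv$ near $0\in\mathbb C^{l+2}$. If $\tilde\alpha_0(G)>2$, then $g$ has property \textup{(Z)} at $0$.
\end{lemma}

\begin{proof}
\emph{Step 1: the poles of $Z_G$.} Let $b=b_{G,0}=(s+1)\prod_{\lambda>2}(s+\lambda)$ and $P(s)G^{s+1}=b(s)G^s$ on a neighborhood $B'$ of $0$. Let $\bar P(s)$ be the complex conjugate of the operator $P(\bar s)$; it is antiholomorphic, and $\bar P(s)\bar G^{s+1}=b(s)\bar G^s$ because $b$ has real coefficients. Off $G=0$ we get $P\bar P|G|^{2(s+1)}=b(s)^2|G|^{2s}$. For $\operatorname{Re}s$ large the function $|G|^{2(s+1)}$ has as many continuous derivatives as needed, so the identity holds on $B'$ and we may integrate by parts: for $\Phi\in C_c^\infty(B')$,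
\begin{equation}\label{eq:fe}
Z_G(s,\Phi)=b(s)^{-2}Z_G(s+1,\Phi_s),
\end{equation}
where $\Phi_s$ is a polynomial in $s$ with coefficients in $C_c^\infty(B')$. This continues $Z_G$ meromorphically to $\mathbb C$. The right side has no pole in $\operatorname{Re}s>-1$, since $b$ has no zero there. Using this in \eqref{eq:fe} once more, the only possible pole in $\operatorname{Re}s>-2$ is $s=-1$.

Formula \eqref{eq:fe} allows a double pole at $-1$; we show that it is at most simple. By Landau's lemma, $|G|^{2s}$ is locally integrable on $B'$ for real $s>-1$. Apply only $P$ to the single-valued function $G|G|^{2s}=G^{s+1}\bar G^s$. With $P^*$ the formal adjoint, this gives for large $\operatorname{Re}s$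
\[
b(s)\,Z_G(s,\Phi)=\int G\,|G|^{2s}\,P(s)^*\Phi\,d\lambda .
\]
The integrand is bounded by a constant times $|G|^{2(\operatorname{Re}s+1/2)}$, so the right side is holomorphic for $\operatorname{Re}s>-3/2$. As $-1$ is a simple zero of $b$, the pole of $Z_G$ at $-1$ is at most simple. Finally $b(-2)\ne0$, so \eqref{eq:fe} shows that $Z_G$ has at most a simple pole at $s=-2$.

\emph{Step 2: integrating out $u$ and $v$.} Take $\Phi=\varphi(x)\chi(|u|^2)\chi(|v|^2)$, where $\chi\in C_c^\infty([0,\infty))$ equals $1$ on $[0,a]$ for some $a>0$, and the supports are so small that $\Phi\in C_c^\infty(B')$. Substituting $v=w/u$ and $|u|=e^\rho$, the image of $\chi(|u|^2)\chi(|v|^2)\,d\lambda$ under $w=uv$ has density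
\[
L(w)=2\pi\int_{\mathbb R}\chi(e^{2\rho})\,\chi(|w|^2e^{-2\rho})\,d\rho ,
\]
which has compact support and is smooth off $0$. Let $0<|w|\le a$. For $e^{2\rho}\ge|w|$ the second factor is $1$, for $e^{2\rho}\le|w|$ the first factor is $1$, and $\rho\mapsto\log|w|-\rho$ interchanges the two ranges. Hence
\[
L(w)=4\pi\int_{\frac12\log|w|}^\infty\chi(e^{2\rho})\,d\rho=\mathrm{const}-2\pi\log|w| .
\]
Let $\partial\bar\partial=\partial^2/\partial w\,\partial\bar w$, one quarter of the Laplacian, so that $\partial\bar\partial\log|w|=\frac\pi2\delta_0$. Then $\partial\bar\partial L=-\pi^2\delta_0+\kappa$ with $\kappa\in C_c^\infty(\mathbb C)$. This is the point of the construction: up to a smooth error, $L$ is a fundamental solution, and it converts $|z+w|^{2s}$ into $|z|^{2s+2}$. Indeed $\partial\bar\partial|z+w|^{2s+2}=(s+1)^2|z+w|^{2s}$, so for large $\operatorname{Re}s$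
\[
(s+1)^2\int|z+w|^{2s}L(w)\,d\lambda(w)=-\pi^2|z|^{2s+2}+\Lambda_s(z),\qquad\Lambda_s(z)=\int|w|^{2s+2}\kappa(w-z)\,d\lambda(w).
\]
Putting $z=g(x)$ and integrating against $\varphi$,
\begin{equation}\label{eq:shift}
\pi^2Z_g(s+1,\varphi)=\int\varphi(x)\,\Lambda_s(g(x))\,d\lambda(x)-(s+1)^2Z_G(s,\Phi).
\end{equation}

\emph{Step 3: the error term.} Integration by parts gives
\[
(s+2)^2\Lambda_s(z)=\int|w|^{2s+4}(\partial\bar\partial\kappa)(w-z)\,d\lambda(w).
\]
The right side is holomorphic for $\operatorname{Re}s>-3$ and continuous in $(s,z)$, and at $s=-2$ it equals $\int\partial\bar\partial\kappa=0$. So $(s+2)\Lambda_s(z)$ is holomorphic for $\operatorname{Re}s>-3$ and, by Cauchy's formula, continuous in $(s,z)$. The first term on the right of \eqref{eq:shift} therefore has at most a simple pole at $-2$ and no other pole in $\operatorname{Re}s>-3$. By Step~1 the second term is holomorphic in $\operatorname{Re}s>-2$, the factor $(s+1)^2$ removing the pole at $-1$, and has at most a simple pole at $-2$. Replacing $s+1$ by $s$ gives (Z).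
\end{proof}

The strict inequality entered through $b(-2)\ne0$, and it cannot be dropped: for $g=x_1x_2$ we have $\tilde\alpha_0(g+uv)=2$ by (b2), while for $\varphi\ge0$, $\varphi(0)>0$, the integral $\int|x_1x_2|^{2s}\varphi\,d\lambda$ grows like $(s+1)^{-2}$ as $s\downarrow-1$.

\subsection{Property (Z) gives rational singularities}

A variety $V$ over $\mathbb C$ has \emph{rational singularities} if it is normal and $R^i\mu_*\mathcal O_{V'}=0$ for $i>0$ for a resolution $\mu:V'\to V$. We use the Grauert--Riemenschneider vanishing theorem: if $\mu:V'\to V$ is projective and birational with $V'$ smooth, in characteristic $0$, then $R^i\mu_*\omega_{V'}=0$ for $i>0$.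

\begin{lemma}\label{lem:rat}
Let $H$ be a smooth complex variety and $g\not\equiv0$ a regular function with $g(x)=0$ that has property \textup{(Z)} at $x$. Then on a Zariski neighborhood of $x$ the scheme $D=\{g=0\}$ is reduced and irreducible, with rational singularities.
\end{lemma}

\begin{proof}
Let $\mu:H'\to H$ be a projective log resolution of $(H,D)$. Let $D_j$ be the exceptional divisors and the strict transforms of the components of $D$, and write $\operatorname{div}(g\circ\mu)=\sum N_jD_j$ and $K_{H'/H}=\sum(\nu_j-1)D_j$; these numbers are local to this proof. Since $\mu$ is proper, we may remove from $H$ the images of the $D_j$ that miss $\mu^{-1}(x)$, and so assume that all $D_j$ meet $\mu^{-1}(x)$.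

\emph{What \textup{(Z)} says about $(N_j,\nu_j)$.} Take $\varphi\ge0$ with small support and $\varphi(x)>0$. By Landau's lemma $Z_g(s,\varphi)$ converges for real $s>-1$. In local coordinates near a point of $\mu^{-1}(x)$, the pulled-back integrand is $\prod|y_j|^{2(N_js+\nu_j-1)}$ times a function bounded below by a positive constant for $s\in[-1,0]$. Near a point of $D_j$ off the other divisors, integrability means $N_js+\nu_j>0$; as this holds for all $s\in(-1,0]$, we get $\nu_j\ge N_j$ for all $j$. Suppose that $D_i\ne D_j$ with $\nu_i=N_i$ and $\nu_j=N_j$ meet at a point of $\mu^{-1}(x)$. Near a nearby point of $D_i\cap D_j$ off the other divisors, the integrand is at least a constant times $|y_i|^{2N_i(s+1)-2}|y_j|^{2N_j(s+1)-2}$, so $Z_g(s,\varphi)\ge c(s+1)^{-2}$ as $s\downarrow-1$, with $c>0$. This contradicts the simplicity of the pole. After shrinking $H$ again, the $D_j$ with $\nu_j=N_j$ are pairwise disjoint.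

\emph{Only one divisor has $\nu_j=N_j$.} Put $\Sigma=\sum_{\nu_j=N_j}D_j$ and $B=\sum_{\nu_j>N_j}(\nu_j-N_j-1)D_j\ge0$. From $K_{H'}=\mu^*(K_H+D)+\sum(\nu_j-1-N_j)D_j$ we get
\begin{equation}\label{eq:can}
K_{H'}+\Sigma=\mu^*(K_H+D)+B .
\end{equation}
A strict transform has $\nu=1\le N$, hence $\nu=N=1$, and it occurs in $\Sigma$. So $B$ is effective and exceptional, and $\mu_*\mathcal O(B)=\mathcal O_H$, because a rational function on $H$ that is regular off a set of codimension two is regular. By \eqref{eq:can}, $\mathcal O(B-\Sigma)$ is $\omega_{H'}$ twisted by the pullback of a line bundle, so $R^1\mu_*\mathcal O(B-\Sigma)=0$ by Grauert--Riemenschneider and the projection formula. The sequence $0\to\mathcal O(B-\Sigma)\to\mathcal O(B)\to\mathcal O_\Sigma(B)\to0$ gives a surjection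
\[
\mathcal O_H=\mu_*\mathcal O(B)\longrightarrow\mu_*\mathcal O_\Sigma(B)=\bigoplus_{\nu_j=N_j}\mu_*\mathcal O_{D_j}(B),
\]
where the decomposition uses disjointness. The stalk at $x$ of each summand is finitely generated, and it is nonzero: $D_j$ meets $\mu^{-1}(x)$ and is not contained in the support of $B$, so the canonical section of $\mathcal O(B)$ restricts to a nonzero element. By Nakayama's lemma a cyclic module over a local ring is not a direct sum of two nonzero finitely generated modules. So exactly one $D_j$ has $\nu_j=N_j$. It is the strict transform $D'$ of the only component of $D$, with $N=1$. Thus $D$ is reduced and irreducible, and $\Sigma=D'$ is smooth.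

\emph{Rationality.} By \eqref{eq:can}, $\omega_{H'}(D')=\mu^*(\omega_H(D))\otimes\mathcal O(B)$, so $\mu_*\omega_{H'}(D')=\omega_H(D)$; in the same way $\mu_*\omega_{H'}=\omega_H$. Pushing forward $0\to\omega_{H'}\to\omega_{H'}(D')\to\omega_{D'}\to0$ and using $R^1\mu_*\omega_{H'}=0$ gives $\mu_*\omega_{D'}\cong\omega_H(D)/\omega_H=\omega_D$. By Grauert--Riemenschneider for $D'\to D$ we have $R\mu_*\omega_{D'}\cong\omega_D$. The hypersurface $D$ is Cohen--Macaulay with invertible dualizing sheaf, so Grothendieck duality gives
\[
R\mu_*\mathcal O_{D'}=R\mu_*R\mathcal Hom(\omega_{D'},\omega_{D'})\cong R\mathcal Hom(R\mu_*\omega_{D'},\omega_D)\cong R\mathcal Hom(\omega_D,\omega_D)=\mathcal O_D .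
\]
Hence $R^i\mu_*\mathcal O_{D'}=0$ for $i>0$, and the $\mathcal O_D$-algebra $\mu_*\mathcal O_{D'}$ is free of rank one as a module. If $e$ is a local generator, write $1=ae$ and $e^2=ce$; then $e=ae^2=ac\,e$, so $a$ is a unit and $1$ is a generator. Thus $\mathcal O_D=\mu_*\mathcal O_{D'}$, and $D$ is normal because $D'$ is.
\end{proof}

\subsection{Jets and the inequality $\nu\ge N+2$}\label{sub:jets}

For the cone of Example~\ref{ex:cone}, the exceptional divisor over $\mathbb A^n$ restricted to a divisor over $H$. In general a divisor $E_j$ has no counterpart over a hypersurface $H$, so we need a way of measuring $\nu-N$ that does restrict. Jet schemes provide it: the jets along which $f$ vanishes to a given order form a set whose dimension is bounded below by $(N,\nu)$ and bounded above by cutting with the equation of $H$.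

For a scheme $V$ of finite type over $\mathbb C$, the jet scheme $J_m(V)$ parametrizes morphisms $\gamma:\operatorname{Spec}\mathbb C[t]/(t^{m+1})\to V$; we write $\gamma(0)\in V$ for the origin. A regular function $g$ on $V$ gives $g(\gamma)=\sum_{i=0}^mc_i(\gamma)t^i$ with $c_i$ regular on $J_m(V)$, and $J_m(\{g=0\})$ is defined by $c_0=\dots=c_m=0$. Constant jets give a section of $J_m(V)\to V$. If $V$ is smooth of dimension $n$, then $J_r(V)\to J_m(V)$ is locally trivial with fiber $\mathbb A^{(r-m)n}$ for $r\ge m$, and the tangent space of $J_r(V)$ at $\gamma$ is the module of sections of $\gamma^*T_V$, which is isomorphic to $(\mathbb C[t]/t^{r+1})^n$. We use the theorem of Musta\c{t}\u{a} \cite{M}: if a locally complete intersection variety $V$ over an algebraically closed field of characteristic $0$ has rational singularities, then all $J_m(V)$ are irreducible, hence of dimension $(m+1)\dim V$.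

\begin{proof}[Proof of Proposition~\ref{prop:geom}(b)]
Let $E$ be a geometric component of some $E_j$, with $N=N_j$ and $\nu=\nu_j$. Its image $W=h(E)\subset C_f$ is closed and irreducible, of dimension at most $n-3$. Let $x$ be a smooth point of $W$. On a Zariski neighborhood $U$ of $x$ choose a regular function $\ell$ that vanishes on $W\cap U$ and has $d\ell\ne0$ everywhere. Then $H=\{\ell=0\}\subset U$ is smooth, and after shrinking $U$ it is irreducible. No genericity of $\ell$ is required.

The restriction $g=f|_H$ is not identically zero. Otherwise $f=\ell f'$ near $x$. If $f'(x)\ne0$ then $df(x)=f'(x)\,d\ell(x)\ne0$, contradicting $x\in C_f$. If $f'(x)=0$ then $C_f\supset\{\ell=f'=0\}$ has dimension at least $n-2$, contradicting (i).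

\emph{Step 1: $X\cap H$ has rational singularities near $x$.} Let $G=f+y\ell$ on $U\times\mathbb A^1_y$. Since $G|_{y=0}=f$, fact (b3) gives $\tilde\alpha_{(x,0)}(G)\ge\tilde\alpha_x(f)>2$. Choose analytic coordinates $(x',z)$ centered at $x$ with $z=\ell$, and write $f=g(x')+z\rho(x',z)$. Then $\rho(0)=\partial_zf(x)=0$ because $x\in C_f$. So
\[
G=g(x')+zv,\qquad v=y+\rho(x',z),
\]
and $(x',z,v)$ are coordinates centered at $(x,0)$. By Lemma~\ref{lem:zeta}, $g$ has property (Z) at $x$, and Lemma~\ref{lem:rat} applies. After shrinking $U$, the scheme $X_H=\{f=\ell=0\}\subset U$ is a variety of dimension $n-2$ with rational singularities.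

\emph{Step 2: an upper bound for jets.} For $m\ge0$ let
\[
A_m=\{\gamma\in J_m(U):\gamma(0)\in W,\ f(\gamma)\equiv0\bmod t^{m+1}\}.
\]
We claim that
\begin{equation}\label{eq:jet}
\dim A_m\le(m+1)(n-1)-2 .
\end{equation}
Over the smooth part of $X$ the jets have dimension $(m+1)(n-1)$, so the claim is a loss of two dimensions over $W$: one comes from irreducibility of $J_m(X_H)$, the other from the fact that the condition $\ell(\gamma(0))=0$ costs nothing on $W$. By \cite{M}, $J_m(X_H)$ is irreducible of dimension $(m+1)(n-2)$. It surjects onto $X_H$, and $W\cap U$ is a proper closed subset of $X_H$ by dimension. So $A'_m=\{\gamma\in J_m(X_H):\gamma(0)\in W\}$ has dimension at most $(m+1)(n-2)-1$. Write $\ell(\gamma)=\sum c_it^i$. On $A_m$ we have $c_0=0$, so $A'_m$ is cut out in $A_m$ by the $m$ equations $c_1=\dots=c_m=0$. Let $Z$ be an irreducible component of $A_m$. To compare dimensions we must know that $Z$ meets $A'_m$. The connected group $\mathbb G_m$ acts on $A_m$ by $\gamma(t)\mapsto\gamma(\lambda t)$ and so preserves $Z$; as $\lambda\to0$ the jet $\gamma(\lambda t)$ tends to the constant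 jet at $\gamma(0)$, which lies in the closed set $Z$ and in $A'_m$. By Krull's principal ideal theorem, $\dim Z-m\le\dim A'_m\le(m+1)(n-2)-1$, which is \eqref{eq:jet}.

\emph{Step 3: a lower bound from $E$.} Let $e=\nu-1$ and $r\ge\max(e,N)$. Let $\mathcal T\subset J_r(Y)$ be the set of jets whose origin lies in $E\cap h^{-1}(U)$ and on no other divisor, and whose order of contact with $E$ is exactly $1$. It is a nonempty open subset of the set of jets with origin in $E$, so $\dim\mathcal T=(n-1)+rn$. Let $h_r:J_r(Y)\to J_r(\mathbb A^n)$ be induced by $h$. At $\gamma\in\mathcal T$ the differential $dh_r$ is the endomorphism of $(\mathbb C[t]/t^{r+1})^n$ given by the Jacobian matrix of $h$ along $\gamma$, whose determinant has order exactly $e\le r$. Lift the matrix to $\mathbb C[[t]]$ and bring it to Smith normal form $\operatorname{diag}(t^{a_1},\dots,t^{a_n})$; then $\sum a_i=e$, and the kernel has dimension $\sum a_i=e$. The tangent space of a fiber of $h_r|_{\mathcal T}$ lies in this kernel, so the fibers have dimension at most $e$, and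
\[
\dim h_r(\mathcal T)\ge(r+1)n-1-e=(r+1)n-\nu .
\]
On the other hand, for $\gamma\in\mathcal T$ the jet $h_r(\gamma)$ has origin in $W\cap U$, and $f$ vanishes along it to order $N$. So $h_r(\mathcal T)$ lies in the preimage of $A_{N-1}$ under $J_r(U)\to J_{N-1}(U)$, and \eqref{eq:jet} gives
\[
\dim h_r(\mathcal T)\le N(n-1)-2+(r+1-N)n=(r+1)n-N-2 .
\]
Comparing the two bounds, $\nu\ge N+2$.
\end{proof}

\section{Decay at a single place}\label{sec:local}

At the archimedean places and at finitely many bad places we need only integrability, that is, a decay exponent $\sigma>1$, with constants that may depend on the place. This requires only $\nu_j>N_j$. For a completion $K$ of $k$, a nontrivial character $\psi_K$ and a Schwartz--Bruhat function $\Phi$ on $K^n$ we write again $F^*_\Phi(t)=\int_{K^n}\Phi(x)\psi_K(tf(x))\,dx$.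

\begin{lemma}\label{lem:local}
Assume \textup{(i)} and $\nu_j>N_j$ for all $j$. Fix $\sigma>1$ with $\sigma<\nu_j/N_j$ for all $j$. Then $|F^*_\Phi(t)|\le C_\Phi\max(1,|t|_K)^{-\sigma}$ for all $\Phi$ and $t\in K$. For archimedean $K$ one can take $C_\Phi=C\sup_{x,\,|\beta|\le A'}(1+|x|)^{A'}|\partial^\beta\Phi(x)|$ with $C$ and $A'$ independent of $\Phi$.
\end{lemma}

\begin{proof}
Here $|\cdot|$ is the usual absolute value if $K$ is archimedean and $|\cdot|_K$ otherwise. For $|t|\le1$ the trivial bound suffices, so we need a bound by $|t|_K^{-\sigma}$.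

\emph{Reduction to charts.} First let $\Phi$ have support in a compact set $B$. The map $h:Y(K)\to K^n$ is proper, and it is an isomorphism off the null sets $\bigcup E_j(K)$ and $C_f(K)$, so we may pull the integral back to the compact set $h^{-1}(B)$. Let $b\in h^{-1}(B)$, let $J$ index the exceptional divisors through $b$, and choose $K$-analytic coordinates centered at $b$ with $E_j=\{y_j=0\}$ for $j\in J$. Put $M=\prod_{j\in J}y_j^{N_j}$. The form $h^*dx$ is a unit times $\prod_Jy_j^{\nu_j-1}dy$. We can arrange one of two normal forms.
\begin{itemize}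
\item[(A)] $f\circ h=c_0+y_0M$ with a constant $c_0$ and a coordinate $y_0$ different from the $y_j$, $j\in J$. If $b\in\tilde X$, then $f\circ h=uy_0M$ with $u$ a unit and $y_0$ an equation of $\tilde X$; replace $y_0$ by $uy_0$. If $f(h(b))\ne0$, then $J=\emptyset$ and $h(b)\notin C_f$, so $f\circ h$ is a submersion at $b$; take $y_0=f\circ h-f(h(b))$.
\item[(B)] $f\circ h=cM$ with $c\in K^\times$ and $J\ne\emptyset$. In the remaining case $f(h(b))=0$, $b\notin\tilde X$, we have $J\ne\emptyset$, say $1\in J$, and $f\circ h=uM$ with $u$ a unit. By the binomial series, $u=c\,\varepsilon^{N_1}$ near $b$ with $c=u(b)$, $\varepsilon$ analytic and $\varepsilon(b)=1$; replace $y_1$ by $\varepsilon y_1$.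
\end{itemize}
A finite partition of unity on $h^{-1}(B)$, smooth or locally constant, and depending only on $B$, reduces us to integrals
\[
\int\theta(y)\,\psi_K\bigl(t\,(f\circ h)(y)\bigr)\prod_{j\in J}|y_j|_K^{\nu_j-1}\,dy ,
\]
where $\theta$ has support in a fixed compact set and is locally constant, or smooth with $\|\theta\|_{C^A}\le C_{B,A}\|\Phi\|_{C^A}$. In every case we shall bound the integrand, after an averaging or an integration by parts, by a constant times $|tM|_K^{-\sigma}\prod_J|y_j|_K^{\nu_j-1}$. This suffices, because over a compact set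
\begin{equation}\label{eq:mono}
\int|tM|_K^{-\sigma}\prod_{j\in J}|y_j|_K^{\nu_j-1}\,dy=|t|_K^{-\sigma}\int\prod_{j\in J}|y_j|_K^{\nu_j-\sigma N_j-1}\,dy
\end{equation}
and the last integral is finite since $\nu_j-\sigma N_j>0$.

\emph{Form} (A). The integral over $y_0$ is the Fourier transform of $\theta$ in $y_0$, evaluated at $tM$. It is at most $C\max(1,|tM|_K)^{-\sigma}$, uniformly in the other variables: in the archimedean case by integration by parts, with $C$ bounded by a $C^A$-norm of $\theta$; in the non-archimedean case because $\theta$ is invariant under a fixed subgroup $\pi^lO$ in $y_0$, so that the transform vanishes for large $|tM|$.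

\emph{Form} (B), \emph{$K$ non-archimedean.} There is no linear variable, so we use the scaling of $y_1$. For $l$ large and $z\in O$, the map $y_1\mapsto(1+\pi^lz)y_1$ preserves $\theta$, $|y_1|$ and the measure, and it multiplies $M$ by $(1+\pi^lz)^{N_1}=1+\pi^lN_1\Lambda(z)$. If $|\pi^l|<|N_1|$, then $\Lambda(z)\in z+\pi O[z]$ is an isometry of $O$. Averaging over $z$ and using Lemma~\ref{lem:iso} replaces $\psi_K(tcM)$ by $\psi_K(tcM)\int_O\psi_K(tcM\pi^lN_1z)\,dz$ (with $dz$ of total mass $1$), which vanishes unless $|tM|\le C_1$. On that set $1\le C_1^\sigma|tM|^{-\sigma}$.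

\emph{Form} (B), \emph{$K$ archimedean.} Let $\rho\in C_c^\infty(K)$ equal $1$ on the unit disc, and write $1=\rho(tM)+(1-\rho(tM))$. The first part is supported where $|tM|_K\le C_1$ and is bounded as just done. For the second part fix $y_j\ne0$ for $j\in J\setminus\{1\}$; then the support in $y_1$ stays away from $0$. Let $\delta=y_1\partial_{y_1}$, with the holomorphic derivative if $K=\mathbb C$. Since $\psi_K(w)=e^{i\operatorname{Re}(aw)}$ with $a\ne0$, we have $\delta\,\psi_K(tcM)=\kappa\,tM\,\psi_K(tcM)$ with a constant $\kappa\ne0$, and $\int(\delta\psi)\,g\,dy_1=-\int\psi\,(\delta+1)g\,dy_1$. So $A$ integrations by parts replace the amplitude $\theta\,(1-\rho(tM))\prod_J|y_j|_K^{\nu_j-1}$ by its image under $\bigl(-(\delta+1)\circ(\kappa tM)^{-1}\bigr)^A$. The operator $\delta$ multiplies $|y_1|_K^{\nu_1-1}$ by $\nu_1-1$ and $(tM)^{-A'' }$ by $-A''N_1$; it sends $\rho_1(tM)$ to $N_1(w\partial_w\rho_1)(tM)$; and it sends $\theta$ to $y_1\partial_{y_1}\theta$. The functions $(w\partial_w)^i(1-\rho)$ are bounded and vanish on the unit disc. So the new amplitude is at most $C\|\theta\|_{C^A}|tM|^{-A}\prod_J|y_j|_K^{\nu_j-1}$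 and is supported where $|tM|\ge1$. For $A\ge2\sigma$ we have $|tM|^{-A}\le|tM|_K^{-\sigma}$ there.

This proves the lemma for non-archimedean $K$, and for archimedean $K$ it gives
\begin{equation}\label{eq:cpt}
|F^*_\Phi(t)|\le C_B\|\Phi\|_{C^A}\max(1,|t|_K)^{-\sigma}\qquad(\operatorname{supp}\Phi\subset B).
\end{equation}

\emph{Schwartz functions.} Homogeneity brings infinity back to a fixed annulus. Take a smooth partition of unity $1=\varphi_0(x)+\sum_{j\ge1}\varphi(2^{-j}x)$ with $\varphi_0$ of compact support and $\varphi\ge0$ supported in $\frac12\le|x|\le2$. Put $\Phi_0=\varphi_0\Phi$ and $\Phi_j=\varphi(2^{-j}\cdot)\Phi$. The substitution $x=2^jy$ gives $F^*_{\Phi_j}(t)=2^{jn[K:\mathbb R]}F^*_{\varphi\Phi(2^j\cdot)}(2^{jd}t)$, and by \eqref{eq:cpt}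
\[
|F^*_{\Phi_j}(t)|\le C\,2^{j(n[K:\mathbb R]+A)}\sup_{2^{j-1}\le|x|\le2^{j+1},\ |\beta|\le A}|\partial^\beta\Phi(x)|\cdot\max(1,|t|_K)^{-\sigma}.
\]
The sum over $j$ converges and gives the claim with $A'=A+2n+1$.
\end{proof}

A Schwartz function on $\prod_{v\mid\infty}k_v^n$ need not be a finite sum of products; this is why the lemma records a seminorm.

\begin{corollary}\label{cor:arch}
Under the hypotheses of Lemma~\ref{lem:local}, for every Schwartz function $\Phi_\infty$ on $\prod_{v\mid\infty}k_v^n$,
\[
\Bigl|\int\Phi_\infty(x)\prod_{v\mid\infty}\psi_v\bigl(t_vf(x_v)\bigr)\,dx\Bigr|\le C\prod_{v\mid\infty}\max(1,|t_v|_v)^{-\sigma}.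
\]
\end{corollary}

\begin{proof}
Integrate over one variable $x_v$, and let $\Psi(y)$ be the result as a function of the remaining variables $y$. Then $y^\alpha\partial_y^\beta\Psi(y)$ is the integral of Lemma~\ref{lem:local} for the function $x_v\mapsto y^\alpha\partial_y^\beta\Phi_\infty(x_v,y)$. So $\Psi$ is a Schwartz function, and each of its seminorms is at most $\max(1,|t_v|_v)^{-\sigma}$ times a seminorm of $\Phi_\infty$. Repeat with $\Psi$ in place of $\Phi_\infty$.
\end{proof}

\section{Uniform estimates at good places}\label{sec:good}

Assume (i). We now bound $c_v$ with constants that do not depend on $v$. For this the charts of Section~\ref{sec:local} are replaced by the residue discs of an integral model of $Y$, which all have the same shape and can be counted.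

\subsection{Good models and residue discs}

All data on $Y$ are of finite presentation. So there is a finite set $S_0$ of finite places such that, over the ring $R$ of $S_0$-integers of $k$, we have $f\in R[x]$ and $h$ extends to a projective morphism $h:\mathcal Y\to\mathbb A^n_R$ with the following properties. Let $\mathcal C_f=\{\nabla f=0\}\subset\mathbb A^n_R$.
\begin{itemize}
\item $\mathcal Y$, the closures $\tilde{\mathcal X}$ and $\mathcal E_j$, and all intersections of these divisors are smooth over $R$ of the expected relative dimension, or empty.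
\item The formulas for $\operatorname{div}(f\circ h)$ and $\operatorname{div}h^*dx$ hold on $\mathcal Y$. (They hold on the generic fiber, and the finitely many vertical components are removed by enlarging $S_0$.)
\item $h$ is an isomorphism over the complement of $\mathcal C_f$, and the fibers of $\mathcal C_f$ over $\operatorname{Spec}R$ have dimension at most $\dim C_f$.
\item $h^{-1}(\mathcal C_f)=\bigcup\mathcal E_j$ as sets. (This holds on the generic fiber by Lemma~\ref{lem:res}, and two constructible sets that agree on the generic fiber agree over a nonempty open subset of $\operatorname{Spec}R$.)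
\end{itemize}
Enlarging $S_0$, we also require that every finite $v\notin S_0$ is unramified and that $d$ and all $N_j$ are units in $O_v$. Such $v$ are called \emph{good}. We keep the notation $K,O,\pi,q,\Omega$ of Section~\ref{sec:model}. Constants $C$ do not depend on $v$, $m$ or $t$. We use the Lang--Weil bounds in this form: if $Z$ is of finite type over $R$ with fibers of dimension at most $\delta$, then $\#Z(\mathbb F_v)\le Cq^\delta$; if the fibers are geometrically irreducible of dimension $\delta$, then $\#Z(\mathbb F_v)=q^\delta(1+O(q^{-1/2}))$.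

By the valuative criterion of properness, a point of $O^n$ off $C_f(K)$ has a unique lift to $\mathcal Y(O)$, so $h:\mathcal Y(O)\to O^n$ is a bijection off null sets. By the last property above, $\Omega$ corresponds to the points of $\mathcal Y(O)$ whose reduction $\bar y\in\mathcal Y(\mathbb F_v)$ lies on some $\mathcal E_j$. Give $\tilde{\mathcal X}$ the index $0$ and put $N_0=\nu_0=1$. For $\bar y\in\mathcal Y(\mathbb F_v)$ let $J(\bar y)$ be the set of indices of the divisors through $\bar y$, let $r=|J(\bar y)|$, and let $J_e(\bar y)=J(\bar y)\setminus\{0\}$. The completed local ring of $\mathcal Y_O$ at $\bar y$ is $O[[y_1,\dots,y_n]]$, where the coordinates, suitably indexed, include local equations $y_j$ of the divisors $j\in J(\bar y)$. The \emph{residue disc} of $\bar y$, the set of points of $\mathcal Y(O)$ reducing to $\bar y$, is identified with $(\pi O)^n$. On it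
\[
f\circ h=u\prod_{j\in J(\bar y)}y_j^{N_j}\quad\text{with }u\in O[[y]]^\times,\qquad|h^*dx|=\prod_{j\in J(\bar y)}|y_j|^{\nu_j-1}dy .
\]
Two facts are used repeatedly. For this measure, the set where $\operatorname{ord}y_j=e_j$ for all $j$ in a subset $J'\subset J(\bar y)$ that contains $J_e(\bar y)$ has volume
\begin{equation}\label{eq:vol}
q^{-(n-|J'|)}\prod_{j\in J'}(1-q^{-1})\,q^{-\nu_je_j}\qquad(e_j\ge1).
\end{equation}
And the number of $\bar y$ with a given $J(\bar y)$ of cardinality $r$ is at most $Cq^{n-r}$. So if each disc with $J_e(\bar y)\ne\emptyset$ contributes at most $q^{-(n-r)}\epsilon$ to an integral over $\Omega$, the integral is at most $C\epsilon$.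

\subsection{The range $|t|=q^m$ with $m\ge2$ bounded}

Put $V_m=\operatorname{vol}\{x\in\Omega:\operatorname{ord}f(x)\ge m\}$. The next bound is the $p$-adic counterpart of \eqref{eq:jet}: the condition $\operatorname{ord}f\ge m$ costs $q^{-m}$, and (T) saves a further $q^{-2}$ on $\Omega$.

\begin{lemma}\label{lem:Vm}
If \textup{(T)} holds, then $V_m\le Cq^{-m-2}$ for all $m\ge0$.
\end{lemma}

\begin{proof}
Let $J_e=J_e(\bar y)\ne\emptyset$. By \eqref{eq:vol} the disc of $\bar y$ contributes at most $q^{-(n-r)}\epsilon$, where $\epsilon=\sum q^{-\sum\nu_je_j}$ runs over $e\in\mathbb Z_{\ge1}^{J(\bar y)}$ with $\sum N_je_j\ge m$. If $0\notin J(\bar y)$, then (T) gives $\sum\nu_je_j\ge m+2\sum e_j$. If $0\in J(\bar y)$, the sum of $q^{-e_0}$ over $e_0\ge m-\sum_{J_e}N_je_j$ is at most $2q^{-m+\sum_{J_e}N_je_j}$, and (T) gives $\sum_{J_e}(\nu_j-N_j)e_j\ge2\sum_{J_e}e_j$. In both cases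
\[
\epsilon\le2q^{-m}\Bigl(\sum_{e\ge1}q^{-2e}\Bigr)^{|J_e|}\le2q^{-m}\cdot\tfrac43q^{-2},
\]
because $\sum_{e\ge1}q^{-2e}\le\frac43q^{-2}<1$ and $|J_e|\ge1$.
\end{proof}

\begin{lemma}\label{lem:mid}
If \textup{(T)} holds, then $|I_v(t)|\le Cq^{-m-3/2}$ for $|t|=q^m$, $m\ge2$.
\end{lemma}

\begin{proof}
Since $\nabla f$ is homogeneous, $\Omega$ is stable under $x\mapsto wx$ for $w\in O^\times$. Substituting $wx$ for $x$ in Lemma~\ref{lem:smooth} and averaging over $w$,
\[
I_v(t)=\int_\Omega\Gamma(tf(x))\,dx,\qquad\Gamma(c)=\int_{O^\times}\psi_v(cw^d)\,d^\times w ,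
\]
where $d^\times w$ is the Haar measure of total mass $1$. If $|c|\le1$ then $\Gamma(c)=1$. If $|c|\ge q^2$, average further over $w\mapsto w(1+\pi z)$, $z\in O$: we have $(1+\pi z)^d=1+\pi\Lambda(z)$ with $\Lambda\in dz+\pi O[z]$ an isometry, as $d$ is a unit, and $|cw^d\pi|\ge q$, so $\Gamma(c)=0$ by Lemma~\ref{lem:iso}. If $|c|=q$, then $\Gamma(c)=(q-1)^{-1}\sum_{w\in\mathbb F_v^\times}\bar\psi_v(\gamma w^d)$ with $\gamma\in\mathbb F_v^\times$. The complete sum over $w\in\mathbb F_v$ is a sum of at most $d-1$ Gauss sums, one for each nontrivial character $\chi$ of $\mathbb F_v^\times$ with $\chi^d=1$, each of modulus $\sqrt q$. Hence $|\Gamma(c)|\le\frac{(d-1)\sqrt q+1}{q-1}\le2dq^{-1/2}$. Altogether $|I_v(t)|\le V_m+2dq^{-1/2}V_{m-1}$, and Lemma~\ref{lem:Vm} gives the bound.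
\end{proof}

The Gauss sum is needed. With the trivial bound $|\Gamma|\le1$ one gets only $|I_v(t)|\le V_{m-1}\le Cq^{-m-1}$; the $q^m$ classes then contribute $Cq_v^{-1}$, and $\sum_vq_v^{-1}$ diverges.

\subsection{The range of large $m$}

Lemma~\ref{lem:mid} gives a contribution $Cq^{-3/2}$ for each $m$, which is summable in $v$ but not in $m$. The loss comes from the points near $\tilde{\mathcal X}$, where $V_m$ decays only like $q^{-m}$. There the integral over $y_0$ cancels, and using this we get an exponent greater than $1$, at the price of a worse power of $q$ for small $m$.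

\begin{lemma}\label{lem:large}
Let $\eta>0$ satisfy $\nu_j>(1+\eta)N_j$ for all exceptional indices $j$. Then $|I_v(t)|\le Cq^{-(1+\eta)(m-1)}$ for $|t|=q^m$, $m\ge2$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:smooth} only discs with $J_e=J_e(\bar y)\ne\emptyset$ matter. Put $M=\prod_{J_e}y_j^{N_j}$. We claim that the contribution of the disc is at most the volume of the set where $\operatorname{ord}M\ge m-1$.

Let $0\in J(\bar y)$. For fixed other coordinates, $y_0\mapsto uy_0$ is an isometry of $\pi O$, since with $y_0=\pi z$ it becomes $z\mapsto u(\pi z,\cdot)z\in u(0,\cdot)z+\pi O\langle z\rangle$. By Lemma~\ref{lem:iso} the integral over $y_0$ equals $\int_{\pi O}\psi_v(tMy_0)\,dy_0$, which is $q^{-1}=\operatorname{vol}(\pi O)$ if $|tM|\le q$ and $0$ otherwise.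

Let $0\notin J(\bar y)$, and say $1\in J_e$. The maps $y_1\mapsto(1+\pi z)y_1$, $z\in O$, preserve the disc and the measure, so we may average over $z$. Fix $y$. The increment $\pi zy_1$ lies in $\pi^2zO$, so Taylor expansion gives $u((1+\pi z)y_1,\cdot)=u(y)(1+\pi^2zw(z))$ with $w\in O\langle z\rangle$. Together with $(1+\pi z)^{N_1}\in1+\pi N_1z+\pi^2O[z]$, this shows that $f\circ h$ becomes $u(y)M(y)(1+\pi\Lambda(z))$ with $\Lambda\in N_1z+\pi O\langle z\rangle$, an isometry because $N_1$ is a unit. The average is $\psi_v(tuM)\int_O\psi_v(tuM\pi z)\,dz$, which is $0$ unless $|tM|\le q$. This proves the claim.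

By \eqref{eq:vol} with $J'=J_e$, and $|J_e|\le r$, the volume is at most $q^{-(n-r)}\epsilon$ with $\epsilon=\sum q^{-\sum\nu_je_j}$ over $e\in\mathbb Z_{\ge1}^{J_e}$ with $\sum N_je_j\ge m-1$. Let $\kappa=\min_j(\nu_j-(1+\eta)N_j)>0$. Then $\sum\nu_je_j\ge(1+\eta)(m-1)+\kappa\sum e_j$, so $\epsilon\le q^{-(1+\eta)(m-1)}\bigl(\sum_{e\ge1}2^{-\kappa e}\bigr)^{|J_e|}$.
\end{proof}

\subsection{The range $m=1$}

Here the resolution gives no information, since Lemma~\ref{lem:smooth} does not apply, and we need a genuine bound for exponential sums. We use Deligne's theorem \cite[Thm 8.4]{D}: if $Q\in\mathbb F_q[x_1,\dots,x_l]$ has degree $d$ prime to the characteristic and its leading form defines a smooth projective hypersurface, then $|\sum_x\bar\psi(Q(x))|\le(d-1)^lq^{l/2}$ for $\bar\psi\ne1$. The form $f$ itself may be singular, so we slice $\mathbb F_v^n$ by translates of a subspace on which it is not.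

\begin{lemma}\label{lem:deligne}
If $\dim C_f\le n-5$, then $|I_v(t)|\le Cq^{-5/2}$ for $|t|=q$ and almost all $v$, and \textup{(E)} holds.
\end{lemma}

\begin{proof}
If $d=1$, then $I_v(t)=0$ whenever $\bar f\ne0$. Let $d\ge2$ and $s=\dim C_f\ge0$. The hypersurface $\mathbb P(X)\subset\mathbb P^{n-1}$ has singular locus $\mathbb P(C_f)$ of dimension $s-1$, empty if $s=0$. A general linear subspace $L\subset\mathbb A^n$ of codimension $s$ has $\mathbb P(L)\cap\mathbb P(C_f)=\emptyset$, and by Bertini's theorem $f|_L$ then defines a smooth hypersurface in $\mathbb P(L)$. As $k$ is infinite, $L$ can be taken over $k$. A linear change of coordinates over $k$, which lies in $GL_n(O_v)$ for almost all $v$ and so does not change $I_v$, makes $L=\{x_1=\dots=x_s=0\}$. The form $f|_L$ has $0$ as its only critical point, and by the Nullstellensatz argument of Example~\ref{ex:cone} so does its reduction for almost all $v$. For $u\in\mathbb F_v^\times$ and fixed $(x_1,\dots,x_s)\in\mathbb F_v^s$, the polynomial $u\bar f$ in the other $n-s$ variables has degree $d$ and leading form $u\bar f|_L$. Deligne's theorem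 gives
\[
|I_v(t)|\le q^{-n}\cdot q^s(d-1)^{n-s}q^{(n-s)/2}\le Cq^{-(n-s)/2}\le Cq^{-5/2}.
\]
By \eqref{eq:ev}, $e_v\le Cq_v^{-3/2}$, which is summable.
\end{proof}

\subsection{Summation}

\begin{proposition}\label{prop:cv}
Assume \textup{(i)}, \textup{(T)} and \textup{(E)}. Then $\sum_vc_v<\infty$, the sum being over the good places.
\end{proposition}

\begin{proof}
By (T) there is $\eta>0$ as in Lemma~\ref{lem:large}. Fix an integer $m_0\ge\max(2,3/\eta)$. There are at most $q^m$ classes $\beta\in K/O$ with $|\beta|=q^m$. Those with $m=1$ contribute $e_v$. Those with $2\le m\le m_0$ contribute at most $m_0Cq^{-3/2}$ by Lemma~\ref{lem:mid}. Those with $m>m_0$ contribute, by Lemma~\ref{lem:large}, at most $C\sum_{m>m_0}q^{1-\eta(m-1)}\le C(1-2^{-\eta})^{-1}q^{1-\eta m_0}\le C'q^{-2}$. So $c_v\le e_v+C''q_v^{-3/2}$.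
\end{proof}

\section{Condition (B) and the proof of Theorem~\ref{thm:A}}\label{sec:global}

\begin{proposition}\label{prop:suff}
If \textup{(i)}, \textup{(T)} and \textup{(E)} hold, then \textup{(B)} holds.
\end{proposition}

\begin{proof}
Fix $\sigma>1$ as in Lemma~\ref{lem:local}. It suffices to treat $\Phi=\Phi_\infty\otimes\bigotimes_{v\nmid\infty}\Phi_v$. Let $\mathcal K\subset A_k$ be compact. Choose a finite set $S\supset S_0$ of finite places such that for finite $v\notin S$ we have $\Phi_v=1_{O_v^n}$ and the projection of $\mathcal K$ to $k_v$ lies in $O_v$. The integral $F^*_\Phi(t)$ is the product of an archimedean factor and one factor for each finite place. By Lemma~\ref{lem:local} and Corollary~\ref{cor:arch}, $|F^*_\Phi(t)|\le C\,\mathcal G(t)$, where $\mathcal G(t)=\prod_vg_v(t_v)$ and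
\[
g_v(t_v)=\max(1,|t_v|_v)^{-\sigma}\quad(v\mid\infty\text{ or }v\in S),\qquad g_v=|I_v|\quad(v\nmid\infty,\ v\notin S).
\]
For $t\in\mathcal K$ and $\xi\in k$ we have $\mathcal G(\xi+t)\le C_{\mathcal K}\mathcal G(\xi)$: for finite $v\notin S$ the factor $g_v$ is invariant under $t_v\in O_v$, and each of the finitely many other factors changes by a bounded ratio under a bounded translation. So the main point is that $\sum_{\xi\in k}\mathcal G(\xi)<\infty$.

Let $\mathfrak o$ be the ring of integers of $k$, a lattice in $k\otimes\mathbb R=\prod_{v\mid\infty}k_v$. The function $g_\infty=\prod_{v\mid\infty}g_v$ is integrable on $k\otimes\mathbb R$ because $\sigma>1$, and it changes by bounded ratios under bounded translations. Comparing the sum with the integral over translates of a fundamental parallelepiped, $\sup_z\sum_{\eta\in\mathfrak o}g_\infty(z+\eta)=C_\infty<\infty$. All $g_v$ with $v$ finite are $O_v$-invariant with $g_v(0)=1$, and $k/\mathfrak o\cong\bigoplus_{v\nmid\infty}k_v/O_v$. With representatives $\xi_\beta\in k$ of the classes $\beta=(\beta_v)\in k/\mathfrak o$,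
\[
\sum_{\xi\in k}\mathcal G(\xi)=\sum_{\beta\in k/\mathfrak o}\ \prod_{v\nmid\infty}g_v(\beta_v)\sum_{\eta\in\mathfrak o}g_\infty(\xi_\beta+\eta)\le C_\infty\prod_{v\nmid\infty}\ \sum_{\beta_v\in k_v/O_v}g_v(\beta_v).
\]
For $v\in S$ the factor is $1+\sum_{m\ge1}(q_v^m-q_v^{m-1})q_v^{-m\sigma}<\infty$. For $v\notin S$ it is $1+c_v$, and the product converges by Proposition~\ref{prop:cv}.

By the $M$-test, $\sum_\xi|F^*_\Phi(\xi+t)|$ converges uniformly on $\mathcal K$ and is bounded there. Taking for $\mathcal K$ the closure of a relatively compact fundamental domain for $A_k/k$ and integrating this sum over the domain, we see that the continuous function $F^*_\Phi$ is integrable on $A_k$.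
\end{proof}

\begin{proposition}[Weil]\label{prop:BP}
Condition \textup{(B)} implies \textup{(P)}.
\end{proposition}

\begin{proof}
The function $\Theta_\Phi(t)=\sum_{\xi\in k}F^*_\Phi(\xi+t)$ is continuous on the compact group $A_k/k$, and unfolding shows that its Fourier coefficients are $\int_{A_k/k}\Theta_\Phi(t)\psi(-\xi t)\,dt=F_\Phi(\xi)$. If they are absolutely summable, then $\Theta_\Phi$ is the sum of its Fourier series, and the value at $t=0$ is (P). Summability comes from positivity.

For a Schwartz--Bruhat function $\varphi$ on $A_k$ with $\hat\varphi(t)=\int\varphi(a)\psi(-at)\,da$, Fubini's theorem and Fourier inversion give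
\[
\int F_\Phi(a)\varphi(a)\,da=\int F^*_\Phi(t)\hat\varphi(t)\,dt=\int\Phi(x)\,\varphi(f(x))\,dx .
\]
So if $|\Phi|\le\Phi_1$ with $\Phi_1$ Schwartz--Bruhat, then $|\int F_\Phi\varphi|\le\int F_{\Phi_1}\varphi$ for $\varphi\ge0$, and by continuity $|F_\Phi|\le F_{\Phi_1}$. Such a $\Phi_1$ exists. At finite places take $|\Phi_v|$. For $\Phi_\infty$ take a dyadic partition of unity $\varphi_j\ge0$ as in the proof of Lemma~\ref{lem:local} and put $\sum_j\mu_j\varphi_j$ with $\mu_j=\sup_{\operatorname{supp}\varphi_j}|\Phi_\infty|$; this is a Schwartz function because $\mu_j$ decays faster than any power of $2^{-j}$.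

It remains to see that the coefficients $F_{\Phi_1}(\xi)\ge0$ of the continuous function $\Theta_{\Phi_1}$ are summable. For a symmetric neighborhood $U$ of $0$ in $A_k/k$ let $\varphi_U=\operatorname{vol}(U)^{-2}\,1_U*1_U$. It is nonnegative with integral $1$, and its Fourier coefficients $\hat\varphi_U(\xi)$ are squares of real numbers that tend to $1$ as $U$ shrinks. Parseval's formula gives $\sum_\xi F_{\Phi_1}(\xi)\hat\varphi_U(\xi)=\int\Theta_{\Phi_1}\varphi_U\le\sup|\Theta_{\Phi_1}|$, and Fatou's lemma gives $\sum_\xi F_{\Phi_1}(\xi)\le\sup|\Theta_{\Phi_1}|$.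
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
By (b1), $\tilde\alpha_x(f)>2$ for all $x\in X(\mathbb C)$. Proposition~\ref{prop:geom} gives (T) and $\dim C_f\le n-5$, and Lemma~\ref{lem:deligne} gives (E). So (B) holds by Proposition~\ref{prop:suff}, and (P) holds by Proposition~\ref{prop:BP}.
\end{proof}

\begin{remark}
Homogeneity of $f$ is used in four places: to have $C_f\subset X$ and $X$ irreducible (Section~\ref{sub:res}), to control infinity at the archimedean places (Lemma~\ref{lem:local}), to gain the Gauss sum (Lemma~\ref{lem:mid}), and to identify the leading form on the slices (Lemma~\ref{lem:deligne}). The root condition is used twice, and the two uses are independent: (T) does not imply (E), as the quadratic form in four variables shows, with $(N,\nu)=(2,4)$ and $e_v=(q_v-1)q_v^{-2}$.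
\end{remark}

\section{The converse and the case of an isolated critical point}\label{sec:converse}

To prove that (B) forces (T) we need a lower bound for $c_v$. Individual values $I_v(\beta)$ are hard to bound from below, but their sum over a sphere $|\beta|=q^m$ is a difference of volumes, and a divisor with small $\nu_j-N_j$ makes one of these volumes large.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
If (T) and (E) hold, then (B) holds by Proposition~\ref{prop:suff}. If $\dim C_f\le n-5$, then (E) holds by Lemma~\ref{lem:deligne}. It remains to show that (i) and (B) imply (T) and (E).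

Take $\Phi=\bigotimes_v\Phi_v$ with $\Phi_v=1_{O_v^n}$ for finite $v$ and $\Phi_v$ a Gaussian for $v\mid\infty$, and let $F^*_v$ be the local factors of $F^*_\Phi$. The group $A_k$ is the increasing union of the sets $\prod_{v\in S}k_v\times\prod_{v\notin S}O_v$, and $\int_{O_v}|F^*_v|=1$ for good $v$. By monotone convergence, $\int_{A_k}|F^*_\Phi|=\prod_v\int_{k_v}|F^*_v|$. Each factor is positive, since $F^*_v$ is continuous and $F^*_v(0)>0$, and for good $v$ it equals $1+c_v$. As the left side is finite, $\sum_vc_v<\infty$. Since $e_v\le c_v$ by \eqref{eq:ev}, condition (E) holds.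

Let $v$ be good and put $r_m=q^mV_m$. For $a\in K$ we have $\int_{|t|\le q^m}\psi_v(ta)\,dt=q^m1_{\operatorname{ord}a\ge m}$. So Lemma~\ref{lem:smooth} gives, for $m\ge2$,
\[
\int_{|t|=q^m}I_v(t)\,dt=\int_\Omega\bigl(q^m1_{\operatorname{ord}f\ge m}-q^{m-1}1_{\operatorname{ord}f\ge m-1}\bigr)\,dx=r_m-r_{m-1}.
\]
Hence $c_v\ge\sum_{m\ge2}|r_m-r_{m-1}|\ge r_N-r_1$ for every $N\ge1$. Hypothesis (i) makes the starting value small: $r_1\le q\operatorname{vol}(\Omega)=q^{1-n}\#\mathcal C_f(\mathbb F_v)\le Cq^{1-n+(n-3)}=Cq^{-2}$.

Suppose that $\nu_j\le N_j+1$ for some $j$, and put $N=N_j$. The divisor $E_j$ may have few points at some places, so we restrict to places where a component is rational. Let $k'$ be a finite extension of $k$ over which a geometric component $E'$ of $E_j$ is defined, and let $E^\circ$ be the complement in $E'$ of the other divisors $E_i$ $(i\ne j)$ and $\tilde X$. It is geometrically irreducible of dimension $n-1$. Over a ring of $S'$-integers of $k'$ it extends to a subscheme of $\mathcal E_j$, disjoint from the other divisors, with geometrically irreducible fibers of dimension $n-1$.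 Let $\mathcal P$ be the set of good places $v$ below a place $w\notin S'$ of $k'$ with residue field $\mathbb F_v$. For $v\in\mathcal P$ with $q$ large, Lang--Weil gives at least $\frac12q^{n-1}$ points $\bar y\in\mathcal Y(\mathbb F_v)$ with $J(\bar y)=\{j\}$. In the disc of such a point, the locus $\operatorname{ord}y_j=1$ has $\operatorname{ord}(f\circ h)=N$, maps into $\Omega$, and has volume $q^{-(n-1)}(1-q^{-1})q^{-\nu_j}$ by \eqref{eq:vol}. So $V_N\ge\frac14q^{-\nu_j}$, $r_N\ge\frac14q^{N-\nu_j}\ge\frac14q^{-1}$, and
\[
c_v\ge\tfrac14q_v^{-1}-Cq_v^{-2}\qquad\text{for almost all }v\in\mathcal P .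
\]
Finally $\sum_{v\in\mathcal P}q_v^{-1}=\infty$. Indeed $\sum_wq_w^{-1}$ over all finite places of $k'$ diverges; the places whose residue field is not a prime field contribute at most $[k':\mathbb Q]\sum_pp^{-2}$; and each remaining place $w$ lies above a place $v$ with $q_v=q_w$, at most $[k':k]$ of them above the same $v$. Thus $\sum_vc_v=\infty$, a contradiction. So (T) holds.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:C}]
Condition (i) holds since $n\ge3$. By Example~\ref{ex:cone} the blow-up of the origin is a resolution of the required kind with $(N,\nu)=(d,n)$, so (T) means $n\ge d+2$. If $n\ge5$, then $\dim C_f=0\le n-5$, and Theorem~\ref{thm:B} says that (B) holds if and only if $n\ge d+2$. If $n\le4$ and $n<d+2$, then (T) fails, so (B) fails. If $n\le4$ and $n\ge d+2$, then $d=2$ and $n=4$. The form $f$ is then a nondegenerate quadratic form, which can be diagonalized over $k$, and Example~\ref{ex:quad} gives $e_v=(q_v-1)q_v^{-2}$ for almost all $v$. This series diverges, so (E) fails, and (B) fails.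
\end{proof}

\begin{thebibliography}{9}

\bibitem{D} Deligne, \emph{La conjecture de Weil I}.

\bibitem{Kollar} Koll\'ar, \emph{Singularities of the MMP}.

\bibitem{M} Musta\c{t}\u{a}, \emph{Jet schemes of locally complete intersection canonical singularities}, Invent. Math. 145 (2001).

\bibitem{MP} Musta\c{t}\u{a} and Popa, \emph{Hodge ideals for $\mathbb Q$-divisors, V-filtration, and minimal exponent}, Forum Math. Sigma 8 (2020).

\end{thebibliography}
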